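# Fourier matrices inside Fourier transforms: how the ideals $\mathfrak{FT}_p^{\mathbb G}$ depend on the group

## The Fourier matrix of a finite group as an operator from $\ell_1$ to $\ell_\infty$

Let $A$ be a finite abelian group with $N$ elements and let $A'$ be its dual group, written additively. Form the operator
$$\Phi_A:\ell_1(A)\to\ell_\infty(A'),\qquad \Phi_Ae_a=(b(a))_{b\in A'} .$$
The dual of $\ell_\infty(A')$ is $\ell_1(A')$, and $\langle\Phi_Ae_a,e_b\rangle=b(a)$. For $A=\mathbb Z_2$ the matrix is $\begin{pmatrix}1&1\\1&-1\end{pmatrix}$.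

Two facts about $\Phi_A$ will be used all the time. All entries have modulus $1$, so $\|\Phi_A\|=1$. By orthogonality of characters, the same matrix, read as a map $\ell_2(A)\to\ell_2(A')$, is $\sqrt N$ times a unitary.

What is it for? We study which operators $T:X\to Y$ can be applied to the values of functions at the same time as the Fourier transform of a locally compact abelian (LCA) group $\mathbb G$ acts on their variable, and whether the answer depends on $\mathbb G$. The matrix $(b(a))$ enters twice. For $1<p<2$ it is the test operator: the Fourier transform of $\mathbb G$ resonates with $\Phi_A$ if $\mathbb G$ and $A$ are arithmetically related, and resonates measurably less if they are not. For $p=2$ it is the pattern to be copied: every infinite $\mathbb G$ contains almost exact copies of the Fourier matrix of every finite group, in a form strong enough to make $\mathbb G$ irrelevant.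

**Conventions.** Banach spaces are complex and $X'$ is the dual of $X$. We write $e(s)=e^{2\pi is}$ and $\mathbb Z_n=\mathbb Z/n\mathbb Z$. The dual of $\mathbb Z_n$ is identified with $\mathbb Z_n$ through $b\leftrightarrow(a\mapsto e(ab/n))$. Dual groups are written additively, so $(k-k')(t)=k(t)\overline{k'(t)}$. The pairing of a Banach space with its dual is $\langle\cdot,\cdot\rangle$, and $(\cdot|\cdot)$ is the $L_2$ inner product, linear in the first entry. For an abelian group $\Gamma$ let $\Gamma[q]=\{x:qx=0\}$. Put $\mathbb D_q=\mathbb Z_q^{\mathbb N}$, a compact group, and $\mathbb G_S=\prod_{q\in S}\mathbb D_q$ for a nonempty set $S$ of primes. The letters $C,c$ denote positive constants that may change from line to line.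

## Operators compatible with the Fourier transform

Let $\mathbb G$ be an LCA group with Haar measure $\mu$ and let $\mathbb G'$ be its dual, with Haar measure $\mu'$, normalized so that Plancherel's theorem holds: for $f\in L_1\cap L_2$, the transform $\widehat f(k)=\int_{\mathbb G}f(t)k(t)\,d\mu(t)$ satisfies $\|\widehat f\|_{L_2(\mathbb G')}=\|f\|_{L_2(\mathbb G)}$. By the Hausdorff–Young theorem, $F^{\mathbb G}:f\mapsto\widehat f$ is bounded from $L_p(\mathbb G)$ into $L_{p'}(\mathbb G')$ for $1<p\le2$, where $1/p+1/p'=1$. Let $[L_p(\mathbb G),X]$ be the space of $X$-valued $p$-integrable functions, and use similar notation for the Lorentz spaces $L_{p,1}$ and $L_{p',\infty}$.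

**Definition 1.** Fix $1<p\le 2$. A bounded operator $T:X\to Y$ is compatible with $F^{\mathbb G}$ if $F^{\mathbb G}\otimes T$, given by $f\otimes x\mapsto\widehat f\otimes Tx$, extends to a continuous map $[F^{\mathbb G},T]:[L_p(\mathbb G),X]\to[L_{p'}(\mathbb G'),Y]$. The class of these $T$ is $\mathfrak{FT}_p^{\mathbb G}$, and $\|T|\mathfrak{FT}_p^{\mathbb G}\|$ is the norm of the extension. If $[L_p,X]$ is replaced by $[L_{p,1},X]$ and $[L_{p'},Y]$ by $[L_{p',\infty},Y]$, one gets the weak class $\mathfrak{FT}_p^{\mathbb G,weak}$.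

Both classes are Banach operator ideals. The problem: for fixed $p$, are they the same for all infinite LCA groups $\mathbb G$?

In the easiest case the group plays no role. Let $X,Y$ be Hilbert spaces and $p=2$. Expanding in an orthonormal basis, Plancherel's theorem holds for $X$-valued functions, so $\|T|\mathfrak{FT}_2^{\mathbb G}\|\le\|T\|$; testing on $f\otimes x$ gives equality. Every $\mathbb G$ gives the same number. Also, every finite-rank operator lies in every $\mathfrak{FT}_p^{\mathbb G}$: if $Tx=\langle x,x'\rangle y$, then $[F^{\mathbb G},T]f=\widehat{\langle f,x'\rangle}\otimes y$, which Hausdorff–Young controls. So a difference between groups can only show up in the size of norms, and an operator that separates two ideals must be glued from finite pieces.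

## A bilinear form that computes both norms

The purpose of this section is to replace operator norms by suprema of one bilinear form over nice functions. Let $\mathcal B(\mathbb G)$ be the space of bounded Borel functions on $\mathbb G$ that vanish off a compact set. For $f\in\mathcal B(\mathbb G)\otimes X$ and $g\in\mathcal B(\mathbb G')\otimes Y'$ put
$$B^T_{\mathbb G}(f,g)=\int_{\mathbb G'}\langle T\widehat f(k),g(k)\rangle\,d\mu'(k),\qquad |B^T_{\mathbb G}(f,g)|\le\|T\|\,\|f\|_1\|g\|_1. \tag{1}$$
The Lorentz norm is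
$$\|f\|_{p,1}=\int_0^\infty\mu(\|f\|>s)^{1/p}\,ds=\frac1p\int_0^\infty t^{1/p-1}f^*(t)\,dt. \tag{2}$$
The two expressions agree because $f^*(t)$ is the length of $\{s:\mu(\|f\|>s)>t\}$; the second one is a norm because $t^{1/p-1}$ is decreasing and $\int_0^r(f+g)^*\le\int_0^rf^*+\int_0^rg^*$. For example, $\|1_E\|_{p,1}=\mu(E)^{1/p}=\|1_E\|_p$. In general write $\|f\|=\int_0^\infty1_{\{\|f\|>s\}}ds$; Minkowski's inequality gives $\|f\|_p\le\|f\|_{p,1}$.

**Definition 2.** $b^s_{p,\mathbb G}(T)$ is the supremum of $|B^T_{\mathbb G}(f,g)|$ over $f,g$ as in (1) with $\|f\|_p,\|g\|_p\le1$. $b^w_{p,\mathbb G}(T)$ is the same supremum under $\|f\|_{p,1},\|g\|_{p,1}\le1$. These make sense for finite $\mathbb G$ too. A statement about $b$ "in both versions" is meant for $b^s$ and for $b^w$.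

**The strong norm equals $b^s$.** Sets of finite measure can be approximated in measure by compact subsets. Hence $\mathcal B(\mathbb G)\otimes X$ is dense in $[L_p,X]$ and in $[L_{p,1},X]$. In $[L_{p'},Y]$ the functions $u=\sum_i1_{F_i}y_i$ with disjoint compact $F_i$ are dense, and for such $u$ the function $g=\sum_i1_{F_i}\|y_i\|^{p'-1}y_i'$ with $\|y_i'\|=1$, $\langle y_i,y_i'\rangle=\|y_i\|$, suitably scaled, attains $\|u\|_{p'}$. So $\mathcal B(\mathbb G')\otimes Y'$ is norming for $[L_{p'},Y]$, and $b^s_{p,\mathbb G}(T)$ is the norm of $F^{\mathbb G}\otimes T$ on the dense subspace $\mathcal B(\mathbb G)\otimes X$. If it is finite, the continuous extension agrees with $f\otimes x\mapsto\widehat f\otimes Tx$ for all $f\in L_p$, since $F^{\mathbb G}:L_p\to L_{p'}$ is continuous. Thus $\|T|\mathfrak{FT}_p^{\mathbb G}\|=b^s_{p,\mathbb G}(T)$.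

**The weak norm is equivalent to $b^w$.** Let $u=T\widehat f$, a bounded continuous function with finite-dimensional range. We claim
$$\sup_{\|g\|_{p,1}\le1}\Big|\int\langle u,g\rangle\,d\mu'\Big|=\sup_F\mu'(F)^{-1/p}\int_F\|u\|\,d\mu', \tag{3}$$
with $F$ running through the relatively compact Borel sets of positive measure. For "$\le$", use $\|g\|=\int_0^\infty 1_{\{\|g\|>s\}}ds$:
$$\Big|\int\langle u,g\rangle\Big|\le\int_0^\infty\int_{\{\|g\|>s\}}\|u\|\,d\mu'\,ds\le\int_0^\infty\mu'(\|g\|>s)^{1/p}ds\cdot\sup_F\mu'(F)^{-1/p}\int_F\|u\|\,d\mu'.$$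
For "$\ge$", fix $F$ and $\varepsilon>0$. The range of $u$ is relatively compact, so $F$ splits into finitely many Borel sets $F_i$ on which $u$ is within $\varepsilon$ of a constant $u_i$. Take $g=\sum_i1_{F_i}y_i'$ with $\|y'_i\|=1$ and $\langle u_i,y'_i\rangle=\|u_i\|$. Then $\|g\|_{p,1}=\mu'(F)^{1/p}$, and $\mathrm{Re}\langle u,y'_i\rangle\ge\|u_i\|-\varepsilon\ge\|u\|-2\varepsilon$ on $F_i$, so $|\int\langle u,g\rangle|\ge\int_F\|u\|-2\varepsilon\mu'(F)$. Let $\varepsilon\to0$.

The right side of (3) is equivalent to $M=\sup_ss\,\mu'(\|u\|>s)^{1/p'}$. On the one hand, if $F$ is a compact subset of positive measure of the open set $\{\|u\|>s\}$, then $\mu'(F)^{-1/p}\int_F\|u\|\ge s\mu'(F)^{1/p'}$, and $\mu'(F)$ can be chosen arbitrarily close to $\mu'(\|u\|>s)$ (arbitrarily large, if that is infinite). On the other hand $\int_F\|u\|\le\int_0^\infty\min(\mu'(F),M^{p'}s^{-p'})ds=p\,M\mu'(F)^{1/p}$. So $T\in\mathfrak{FT}^{\mathbb G,weak}_p$ if and only if $b^w_{p,\mathbb G}(T)<\infty$, with equivalent norms and constants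 depending on $p$ only.

**Formal properties.** First, $b^w\le b^s$, because $\|\cdot\|_p\le\|\cdot\|_{p,1}$; hence $\mathfrak{FT}_p^{\mathbb G}\subset\mathfrak{FT}_p^{\mathbb G,weak}$. Both quantities are subadditive in $T$. From $B^{RTS}(f,g)=B^T(Sf,R'g)$ we get $b(RTS)\le\|R\|\,b(T)\,\|S\|$. If $(\mu,\mu')$ is replaced by $(c\mu,c^{-1}\mu')$, then $B$ does not change and $\|f\|,\|g\|$ get the factors $c^{1/p},c^{-1/p}$; so $b$ does not change. Finally, if $\mathbb G$ is compact, then in both versions
$$\|T\|\le b_{p,\mathbb G}(T): \tag{4}$$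
take $\mu(\mathbb G)=1$, $f=1\otimes x$, $g=1_{\{0\}}\otimes y'$, for which $B=\langle Tx,y'\rangle$.

Here are the results to be proved. For every $1<p<2$ the ideals depend on $\mathbb G$, in both versions; for $p=2$ they do not, in both versions.

**Theorem A.** Let $1<p<2$.

1. If $\mathbb G$ is an infinite compact abelian group, $q$ is a prime and $\mathbb G'[q]$ is finite, then $\mathfrak{FT}_p^{\mathbb G}\not\subset\mathfrak{FT}_p^{\mathbb D_q,weak}$.
2. $\mathfrak{FT}_p^{\mathbb T}$ and $\mathfrak{FT}_p^{\mathbb D_q}$ are incomparable for every prime $q$. In fact $\mathfrak{FT}_p^{\mathbb T}\not\subset\mathfrak{FT}_p^{\mathbb D_q,weak}$ and $\mathfrak{FT}_p^{\mathbb D_q}\not\subset\mathfrak{FT}_p^{\mathbb T,weak}$.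
3. $\mathfrak{FT}_p^{\mathbb G_S}\subset\mathfrak{FT}_p^{\mathbb G_{S'}}\iff S'\subset S\iff\mathfrak{FT}_p^{\mathbb G_S,weak}\subset\mathfrak{FT}_p^{\mathbb G_{S'},weak}$. So there are $2^{\aleph_0}$ different ideals among the $\mathfrak{FT}_p^{\mathbb G}$ (and among the weak ones) with $\mathbb G$ compact metrizable, and the ideals of $\mathbb D_2,\mathbb D_3,\mathbb D_5,\dots$ are pairwise incomparable.

**Theorem B.** For $p=2$, the number $\|T|\mathfrak{FT}_2^{\mathbb G}\|\in[0,\infty]$ is the same for all infinite LCA groups $\mathbb G$, and so is $b^w_{2,\mathbb G}(T)$, which is equivalent to the weak ideal norm. Hence $\mathfrak{FT}_2^{\mathbb G}$ and $\mathfrak{FT}_2^{\mathbb G,weak}$ do not depend on $\mathbb G$.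

Since $\mathfrak{FT}_p^{\mathbb G}\subset\mathfrak{FT}_p^{\mathbb G,weak}$, each non-inclusion in Theorem A of a strong ideal in a weak one is also a strong–strong and a weak–weak non-inclusion.

## Subquotients only decrease the norms

The first tool that comes to mind is to pass to subgroups and quotients. It works as follows.

**Lemma 1.** Let $K\le H\le\mathbb G$ with $H$ open and $K$ compact, let $\pi:H\to H/K$ be the quotient map, $K^\perp=\{k\in\mathbb G':k|_K=1\}$, and let $\rho:K^\perp\to(H/K)'$ be the induced map. Give $H/K$ the quotient of $\mu|_H$ with $K$ of mass $1$. For $h$ on $H/K$ let $h^\sharp=h\circ\pi$ on $H$ and $h^\sharp=0$ off $H$. For $g$ on $(H/K)'$ let $g^\flat=g\circ\rho$ on $K^\perp$ and $g^\flat=0$ off $K^\perp$.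

1. $K^\perp$ is open, and $\rho$ is a continuous open surjection with compact kernel $H^\perp$. The Plancherel measure of $(H/K)'$ is the quotient of $\mu'|_{K^\perp}$ with $H^\perp$ of mass $1$.
2. $\widehat{h^\sharp}=(\widehat h)^\flat$. The maps $\sharp,\flat$ preserve boundedness, compactness of supports, and the distribution functions of norms.
3. $b_{p,H/K}(T)\le b_{p,\mathbb G}(T)$ in both versions.

*Proof.* The annihilator of a compact subgroup is open and that of an open subgroup is compact. By Pontryagin duality, restriction induces a topological isomorphism $\mathbb G'/H^\perp\cong H'$, and $(H/K)'$ is the annihilator of $K$ in $H'$. The group $K^\perp$ is the preimage of this annihilator under restriction; so $\rho$ is a continuous open surjection with kernel $H^\perp$.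

If $k\in K^\perp$, then $\widehat{h^\sharp}(k)=\int_{H/K}h\cdot\rho(k)=\widehat h(\rho(k))$. If $k(u)\ne1$ for some $u\in K$, then the invariance of $h^\sharp$ under translation by $u$ gives $\widehat{h^\sharp}(k)=k(u)\widehat{h^\sharp}(k)$, so $\widehat{h^\sharp}(k)=0$. Hence $\widehat{h^\sharp}=(\widehat h)^\flat$. If $(H/K)'$ carries the quotient measure, then
$$\|\widehat h\|_2=\|(\widehat h)^\flat\|_2=\|\widehat{h^\sharp}\|_2=\|h^\sharp\|_2=\|h\|_2,$$
so this Haar measure is the Plancherel measure. The rest of part 2 holds because $\pi$ and $\rho$ have compact kernels of mass $1$: preimages of compact sets are compact and preimages of Borel sets have the same measure. Finally $B^T_{\mathbb G}(f^\sharp,g^\flat)=B^T_{H/K}(f,g)$ and the norms are preserved. $\square$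

For example, $\mathbb Z_q^n$ is the quotient of $\mathbb D_q$ by the kernel of the projection onto the first $n$ coordinates, and $\mathbb G_{S'}$ is a quotient of $\mathbb G_S$ if $S'\subset S$. But the lemma only gives inequalities in one direction, and between some groups it gives nothing. The only open subgroup of $\mathbb R$ is $\mathbb R$ and its only compact subgroup is $\{0\}$, so the only subquotient of $\mathbb R$ in the sense of Lemma 1 is $\mathbb R$. The quotients of $\mathbb T$ are $\mathbb T$ and the trivial group, while the open subgroups and quotients of $\mathbb D_q$ are killed by $q$. To compare $\mathbb T$ with $\mathbb D_q$ one has to test operators.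

## Resonance of $\Phi_A$ with $\mathbb D_q$ and with $\mathbb T$

The purpose of this section is to find groups for which $\Phi_A$ has large weak norm: a piecewise constant function that follows $A$, tested against frequencies that follow $A'$.

**Lemma 2.** (a) $b^w_{p,\mathbb D_q}(\Phi_{\mathbb Z_q^n})\ge q^{n/p'}$. (b) $b^w_{p,\mathbb T}(\Phi_{\mathbb Z_n})\ge c\,n^{1/p'}$ with an absolute constant $c>0$.

*Proof.* (a) Let $A=\mathbb Z_q^n$, $N=q^n$, and let $\varphi:\mathbb D_q\to A$ be the projection onto the first $n$ coordinates. Put $f(t)=e_{\varphi(t)}$, $g(b\circ\varphi)=e_{-b}$ for $b\in A'$, and $g=0$ at all other characters. Then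
$$B=\sum_{b\in A'}\int b(\varphi(t))\,\langle\Phi_Ae_{\varphi(t)},e_{-b}\rangle\,dt=\sum_{b\in A'}\int b(\varphi(t))\overline{b(\varphi(t))}\,dt=N .$$
Also $\|f\|_{p,1}=1$ and $\|g\|_{p,1}=N^{1/p}$. So $b^w\ge N^{1-1/p}=N^{1/p'}$.

(b) Put $f(t)=e_{\lfloor nt\rfloor}$ for $t\in[0,1)$, $F=\{k\in\mathbb Z:0\le k\le n/4\}$, $g(k)=e_{-k}$ on $F$ and $g=0$ elsewhere. Then
$$B=\sum_{k\in F}\int_0^1e\big(k(t-\lfloor nt\rfloor/n)\big)dt=\sum_{k\in F}n\int_0^{1/n}e(ks)\,ds .$$
The real part of the $k$-th term is $\sin x/x$ with $x=2\pi k/n\le\pi/2$ (it is $1$ for $k=0$), hence at least $2/\pi$. So $|B|\ge\frac2\pi|F|$. Since $\|f\|_{p,1}=1$, $\|g\|_{p,1}=|F|^{1/p}$ and $|F|\ge n/4$, we get $b^w\ge\frac2\pi(n/4)^{1/p'}\ge\frac1\pi n^{1/p'}$. $\square$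

As a first application, the identity of $\ell_1$ is in neither $\mathfrak{FT}_p^{\mathbb D_q,weak}$ nor $\mathfrak{FT}_p^{\mathbb T,weak}$: for $A$ as in the lemma, $\Phi_A=\Phi_A\circ Q\circ\mathrm{id}_{\ell_1}\circ J$ with the canonical injection $J:\ell_1(A)\to\ell_1$ and projection $Q$ of norm $1$, so $b^w(\Phi_A)\le b^w(\mathrm{id}_{\ell_1})$, and the left side is unbounded. To separate the two groups we need an operator that one of them resonates with and the other does not.

## Two easy bounds, and the range $P\approx N$ where both are sharp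

Let $\mathbb G$ be compact, $\mu(\mathbb G)=1$, with counting measure on the discrete group $\mathbb G'$. Consider a Borel set $E\subset\mathbb G$ with $\mu(E)>0$, a finite nonempty $F\subset\mathbb G'$, a Borel map $x$ from $E$ to the unit ball of $\ell_1(A)$, and a map $y$ from $F$ to the unit ball of $\ell_1(A')$, both extended by $0$. Write
$$P=\mu(E)|F|,\qquad B=B^{\Phi_A}_{\mathbb G}(x,y).$$
The natural first attempt uses the two facts about $\Phi_A$ from the opening. From $\|\Phi_A\|=1$ and (1) we get $|B|\le P$. Factoring $\Phi_A$ as $\ell_1\hookrightarrow\ell_2\to\ell_2\hookrightarrow\ell_\infty$, with $\sqrt N$ times a unitary in the middle, Plancherel's theorem for $\ell_2$-valued functions gives $|B|\le\sqrt N\,\|x\|_{L_2(\ell_2)}\|y\|_{L_2(\ell_2)}\le(NP)^{1/2}$. Together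
$$|B|\le\min\big(P,(NP)^{1/2}\big)\le P^{1-2/p'}(NP)^{1/p'}=N^{1/p'}P^{1/p}. \tag{5}$$

This holds for every compact $\mathbb G$, and it is exactly of the size that Lemma 2 produces, so it cannot distinguish anything. The point where it stops is visible: the last inequality in (5) is lossy by a power of $N$ unless $P$ is within a factor $N^{o(1)}$ of $N$. Indeed in Lemma 2(a) we have $P=N$, and in (b) $P=|F|\approx N/4$. So to prove that a group does not resonate with $A$ we have to save a power of $N$ over $|B|\le P$ in the single range $P\approx N$. There $|B|\approx P$ would mean almost no cancellation in a sum of unimodular terms, and this should force algebraic structure. The structure is additive energy.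

## A nearly additive graph in $\mathbb G'\times A'$ must have few values

For a finite subset $\Gamma$ of an abelian group let $\mathsf E(\Gamma)=\#\{x\in\Gamma^4:x_1-x_2=x_3-x_4\}$ be its additive energy. Always $|\Gamma|^2\le\mathsf E(\Gamma)\le|\Gamma|^3$; a coset of a subgroup has energy $|\Gamma|^3$. Write $j\Gamma$ for the $j$-fold sumset and $m\cdot\Gamma=\{mx:x\in\Gamma\}$. We use two theorems.

**Balog–Szemerédi–Gowers theorem** (Gowers, GAFA 8 (1998); Tao–Vu, *Additive Combinatorics*, Sec. 2.5). There is an absolute $C_0\ge1$ such that, if $\Gamma$ is a finite nonempty subset of an abelian group, $0<\kappa\le1$ and $\mathsf E(\Gamma)\ge\kappa|\Gamma|^3$, then some $\Gamma_1\subset\Gamma$ satisfies $|\Gamma_1|\ge C_0^{-1}\kappa^{C_0}|\Gamma|$ and $|\Gamma_1-\Gamma_1|\le C_0\kappa^{-C_0}|\Gamma_1|$.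

**Plünnecke–Ruzsa inequality.** If $|\Gamma_1-\Gamma_1|\le K|\Gamma_1|$, then $|j\Gamma_1|\le K^j|\Gamma_1|$.

The sets we meet will be graphs $\{(k,\psi(k)):k\in F\}\subset\mathbb G'\times A'$. In Lemma 2(a) the graph is $\{(b\circ\varphi,-b)\}$, a subgroup; in (b) it is $\{(k,-k)\}$ over an interval, with $|\Gamma-\Gamma|<2|\Gamma|$. In both cases $\psi$ is injective. Now take the exact model in which the arithmetic of $\mathbb G'$ and $A'$ does not match. If $\mathbb G'=\mathbb Z$ and $A'=\mathbb Z_q^n$, a coset of a finite subgroup of $\mathbb Z\times\mathbb Z_q^n$ lies in some $\{k\}\times\mathbb Z_q^n$; if it is a graph, it is one point. If $\mathbb G'$ is killed by $m$ and $|A'|$ is prime to $m$, a finite subgroup of $\mathbb G'\times A'$ is a product of a subgroup of $\mathbb G'$ and one of $A'$; if a coset of it is a graph, then $\psi$ is constant. The next lemma is the robust form of these two observations.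

**Lemma 3.** Assume one of the following.

- (H1) $q$ is prime, $A=\mathbb Z_q^n$ and $D:=|\mathbb G'[q]|<\infty$; put $m:=q$.
- (H2) $m\ge2$, $m\,\mathbb G'=0$ and $\gcd(|A|,m)=1$; put $D:=1$.

Let $\Gamma_1=\{(k,\psi(k)):k\in F_1\}\subset\mathbb G'\times A'$ be a finite graph with $|\Gamma_1-\Gamma_1|\le K|\Gamma_1|$. Then $|\psi(F_1)|\le DK^{m+1}$.

*Proof.* We have $\Gamma_1+m\cdot\Gamma_1\subset(m+1)\Gamma_1$, so by Plünnecke–Ruzsa this set has at most $K^{m+1}|F_1|$ elements. The dilate by $m$ kills one coordinate, and that makes the set large.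

Under (H1), $m\cdot\Gamma_1=\{(qk,0):k\in F_1\}$. The nonempty fibers of $k\mapsto qk$ on $\mathbb G'$ have $D$ elements, so $|m\cdot\Gamma_1|\ge|F_1|/D$. For each $b\in\psi(F_1)$ choose $k$ with $\psi(k)=b$; the elements $(k+qk',b)$, $k'\in F_1$, show that $\Gamma_1+m\cdot\Gamma_1$ has at least $|F_1|/D$ elements with second coordinate $b$. Hence $|\psi(F_1)||F_1|/D\le K^{m+1}|F_1|$.

Under (H2), $m\cdot\Gamma_1=\{(0,mb):b\in\psi(F_1)\}$, and $b\mapsto mb$ is injective on $A'$. For each $k\in F_1$ the set $\Gamma_1+m\cdot\Gamma_1$ contains $|\psi(F_1)|$ elements with first coordinate $k$. Hence $|F_1||\psi(F_1)|\le K^{m+1}|F_1|$. $\square$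

## A power saving for $\Phi_A$ when the arithmetic does not match

**Proposition 4.** Let $\mathbb G$ be compact and assume (H1) or (H2). Then for $1<p<2$ and $N=|A|$,
$$\|\Phi_A|\mathfrak{FT}_p^{\mathbb G}\|\le C\,N^{1/p'-\delta},$$
with $C$ and $\delta>0$ depending only on $p,m,D$.

We keep the notation $E,F,x,y,P,B$ of the section on the two easy bounds.

**Step 1: reduction to extreme points.** The purpose is to make $B$ a sum of unimodular terms. With $y$ fixed, $B=\int_E\sum_ax(t)_az_a(t)\,dt$, where $z_a(t)=\sum_{k\in F}k(t)\langle\Phi_Ae_a,y(k)\rangle$ is continuous. Since $\|x(t)\|_1\le1$, $|B|\le\int_E\max_a|z_a|$. Fix an order on $A$, let $\varphi(t)$ be the first $a$ that maximizes $|z_a(t)|$, and let $c(t)$ be unimodular with $c(t)z_{\varphi(t)}(t)=|z_{\varphi(t)}(t)|$ (and $c(t)=1$ if this is $0$). These are Borel, and replacing $x(t)$ by $c(t)e_{\varphi(t)}$ turns $B$ into $\int_E\max_a|z_a|$, so $|B|$ does not decrease. With this $x$ fixed, $B=\sum_{k\in F}\langle\Phi_A\widehat x(k),y(k)\rangle$, and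 in the same way $|B|$ does not decrease if $y(k)$ is replaced by $d(k)e_{\psi(k)}$ with suitable $|d(k)|=1$ and $\psi:F\to A'$. So for upper bounds we may assume
$$B=\sum_{k\in F}\int_Ec(t)d(k)\,k(t)\,\psi(k)(\varphi(t))\,d\mu(t). \tag{6}$$

**Step 2: energy inequality.** The purpose is to see that large $|B|$ forces large energy of the graph of $\psi$. For $F_0\subset F$ let $B_{F_0}$ be the partial sum of (6) over $F_0$, let $\Gamma_{F_0}=\{(k,\psi(k)):k\in F_0\}$, and for $b\in A'$ let $h_b(t)=1_E(t)\,b(\varphi(t))$. By Cauchy–Schwarz in $t$ and expanding the square,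
$$|B_{F_0}|^2\le\mu(E)\int_E\Big|\sum_{k\in F_0}d(k)k(t)\psi(k)(\varphi(t))\Big|^2dt\le\mu(E)\sum_{k,k'\in F_0}\big|\widehat{h}_{\psi(k)-\psi(k')}(k-k')\big| .$$
Let $r(\xi,b)$ be the number of ways to write $(\xi,b)$ as a difference of two elements of $\Gamma_{F_0}$. The last sum is $\sum_{\xi,b}r(\xi,b)|\widehat h_b(\xi)|$, and $\sum r^2=\mathsf E(\Gamma_{F_0})$. By Plancherel, $\sum_b\|\widehat h_b\|_2^2=\sum_b\|h_b\|_2^2=N\mu(E)$. Cauchy–Schwarz gives
$$|B_{F_0}|^4\le N\mu(E)^3\,\mathsf E(\Gamma_{F_0}). \tag{7}$$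

**Step 3: heavy and light values.** The purpose is to turn Lemma 3 into an estimate of $B$. Let $0<\varepsilon\le1$, $\kappa=\varepsilon^4\min(1,P/N)$ and $F_b=\psi^{-1}(b)$. Put
$$c=D^{-1}C_0^{-m-2}\in(0,1],\qquad C_1=C_0(m+2)+1,\qquad\tau=c\,\kappa^{C_1}\in(0,1].$$
Call $b$ heavy if $|F_b|\ge\tau|F|$, and light otherwise.

Heavy part. For one $b$, $B_{F_b}=\sum_{k\in F_b}d(k)\widehat{w}(k)$ with $w=c(\cdot)\,b(\varphi(\cdot))1_E$, so Plancherel gives $|B_{F_b}|\le|F_b|^{1/2}\mu(E)^{1/2}$. There are at most $1/\tau$ heavy $b$; by Cauchy–Schwarz their total contribution is at most $\tau^{-1/2}P^{1/2}$.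

Light part. Let $F_l$ be the union of the $F_b$ with $b$ light, and suppose $|B_{F_l}|>\varepsilon P$. Since $|B_{F_l}|\le\mu(E)|F_l|$, we have $|F_l|\ge\varepsilon|F|$. By (7),
$$\mathsf E(\Gamma_{F_l})\ge\frac{\varepsilon^4P^4}{N\mu(E)^3}=\varepsilon^4\frac PN|F|^3\ge\kappa|\Gamma_{F_l}|^3 .$$
The Balog–Szemerédi–Gowers theorem yields a graph $\Gamma_1\subset\Gamma_{F_l}$ with $|\Gamma_1|\ge C_0^{-1}\kappa^{C_0}\varepsilon|F|$ and $|\Gamma_1-\Gamma_1|\le K|\Gamma_1|$, $K=C_0\kappa^{-C_0}$. By Lemma 3, $\psi$ takes at most $DK^{m+1}$ values on it. So some $b$, which is light, satisfies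
$$|F_b|\ge\frac{C_0^{-1}\kappa^{C_0}\varepsilon|F|}{D(C_0\kappa^{-C_0})^{m+1}}=c\,\kappa^{C_0(m+2)}\varepsilon|F|\ge c\,\kappa^{C_1}|F|=\tau|F|,$$
where we used $\kappa\le\varepsilon$. This contradicts lightness. So $|B_{F_l}|\le\varepsilon P$, and with $C_2=C_1/2$, $C=c^{-1/2}$,
$$|B|\le\varepsilon P+C\kappa^{-C_2}P^{1/2}. \tag{8}$$

**Step 4: restricted estimate.** The purpose is to combine (8) near $P=N$ with (5) away from it. Let $\eta=1/(10C_2+3)$.

If $N^{1-\eta}\le P\le N^{1+\eta}$, take $\varepsilon=N^{-\eta}$. Then $\kappa\ge N^{-5\eta}$, and since $P^{1/2}\le P\,N^{-(1-\eta)/2}$, (8) gives $|B|\le N^{-\eta}P+CN^{5C_2\eta-(1-\eta)/2}P$. The choice of $\eta$ means exactly $5C_2\eta-(1-\eta)/2=-\eta$, so $|B|\le C'N^{-\eta}P=C'N^{-\eta}P^{1/p}P^{1/p'}\le C'P^{1/p}N^{1/p'-\eta/p}$.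

If $P<N^{1-\eta}$, then $|B|\le P=P^{1/p}P^{1/p'}\le P^{1/p}N^{1/p'-\eta/p'}$.

If $P>N^{1+\eta}$, then $|B|\le(NP)^{1/2}=P^{1/p}N^{1/2}P^{1/2-1/p}\le P^{1/p}N^{1/p'-\eta(1/p-1/2)}$, because $\frac12-\frac1p<0$.

So for every $1<p<2$ there are $\delta_p>0$ and $C_p$, depending only on $p,m,D$, with
$$|B^{\Phi_A}_{\mathbb G}(x,y)|\le C_pN^{1/p'-\delta_p}(\mu(E)|F|)^{1/p}. \tag{9}$$
The gain $\eta(1/p-1/2)$ in the third range vanishes at $p=2$; we come back to this.

**Step 5: from (9) to the strong norm.** The purpose is to pass from functions bounded by indicators to all functions, by interpolating between two exponents. Let $p_1=\frac{1+p}2$, $p_2=\frac{p+2}2$, so $1<p_1<p<p_2<2$, and $\delta=\min(\delta_{p_1},\delta_{p_2})$. Let $x\in\mathcal B(\mathbb G)\otimes\ell_1(A)$, let $y$ be finitely supported, and $\|x\|_p,\|y\|_p\le1$. Write $x=\sum_i2^ix_i$ with $x_i=2^{-i}x1_{E_i}$, $E_i=\{2^{i-1}<\|x\|\le2^i\}$, so $\|x_i\|\le1$; the series converges in $L_1$. Write similarly $y=\sum_j2^jy_j$, a finite sum, with supports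 $F_j$. By (1), $|B(x,y)|\le\sum_{i,j}2^{i+j}|B(x_i,y_j)|$. Put $\alpha_i=2^{ip}\mu(E_i)$ and $\beta_j=2^{jp}|F_j|$; then $\sum\alpha_i\le2^p$ and $\sum\beta_j\le2^p$. For $i+j=s$, (9) with exponent $p_l$, $l=1,2$, reads
$$2^{i+j}|B(x_i,y_j)|\le CN^{1/p_l'-\delta}(\alpha_i\beta_j)^{1/p_l}2^{s(1-p/p_l)} .$$
Since $2/p_l>1$, $\sum_i(\alpha_i\beta_{s-i})^{1/p_l}\le(\sum\alpha_i^{2/p_l})^{1/2}(\sum\beta_j^{2/p_l})^{1/2}\le C$. With $u=p/p_1-1>0$ and $v=1-p/p_2>0$, summing over $s$ gives
$$|B(x,y)|\le CN^{-\delta}\sum_{s\in\mathbb Z}\min\big(N^{1/p_1'}2^{-us},N^{1/p_2'}2^{vs}\big)\le C'N^{-\delta}\,N^{\frac v{u+v}\frac1{p_1'}+\frac u{u+v}\frac1{p_2'}} ,$$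
because the sum of the two geometric tails is comparable with the value where both terms agree. Now $\frac v{p_1}+\frac u{p_2}=\frac1{p_1}-\frac1{p_2}$ and $u+v=p\big(\frac1{p_1}-\frac1{p_2}\big)$. Hence $\frac v{u+v}\frac1{p_1}+\frac u{u+v}\frac1{p_2}=\frac1p$, and the last exponent is $1/p'$. This proves Proposition 4. $\square$

## Gluing the test operators: proof of Theorem A

**Lemma 5.** Let $\mathbb G_1$ be compact. If there are finite groups $A_n$ with $b^w_{p,\mathbb G_2}(\Phi_{A_n})/b^s_{p,\mathbb G_1}(\Phi_{A_n})\to\infty$, then $\mathfrak{FT}_p^{\mathbb G_1}\not\subset\mathfrak{FT}_p^{\mathbb G_2,weak}$.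

*Proof.* Pass to a subsequence such that the ratio is at least $4^n$, and put $T_n=\Phi_{A_n}/b^s_{p,\mathbb G_1}(\Phi_{A_n}):X_n\to Y_n$. By (4), $\|T_n\|\le b^s_{p,\mathbb G_1}(T_n)=1$. Let $X=(\bigoplus X_n)_2$, $Y=(\bigoplus Y_n)_2$ with canonical injections $J_n^X,J_n^Y$ and projections $Q_n^X,Q_n^Y$, and put $T=\sum_n2^{-n}J_n^YT_nQ_n^X$, convergent in norm. By (1), $B^T=\sum_n2^{-n}B^{J_n^YT_nQ_n^X}$ pointwise, so $b^s_{p,\mathbb G_1}(T)\le\sum2^{-n}<\infty$. But $T_n=2^nQ_n^YTJ_n^X$ gives $4^n\le b^w_{p,\mathbb G_2}(T_n)\le2^nb^w_{p,\mathbb G_2}(T)$ for all $n$. So $b^w_{p,\mathbb G_2}(T)=\infty$. $\square$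

**Proof of Theorem A, part 1.** Take $A_n=\mathbb Z_q^n$. By Lemma 2(a), $b^w_{p,\mathbb D_q}(\Phi_{A_n})\ge|A_n|^{1/p'}$. By Proposition 4 under (H1), $b^s_{p,\mathbb G}(\Phi_{A_n})\le C|A_n|^{1/p'-\delta}$ with $C,\delta$ independent of $n$. Apply Lemma 5.

**Part 2.** Since $\mathbb T'=\mathbb Z$ is torsion free, $\mathfrak{FT}_p^{\mathbb T}\not\subset\mathfrak{FT}_p^{\mathbb D_q,weak}$ is part 1 with $D=1$. For the other non-inclusion take $A=\mathbb Z_n$ with $\gcd(n,q)=1$ and $n\to\infty$. By Lemma 2(b), $b^w_{p,\mathbb T}(\Phi_{\mathbb Z_n})\ge cn^{1/p'}$. Since $\mathbb D_q'$ is killed by $q$, Proposition 4 under (H2) with $\mathbb G=\mathbb D_q$, $m=q$ gives $b^s_{p,\mathbb D_q}(\Phi_{\mathbb Z_n})\le Cn^{1/p'-\delta}$. Apply Lemma 5.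

**Part 3.** If $S'\subset S$, then $\mathbb G_{S'}$ is a quotient of $\mathbb G_S$ by a compact subgroup, and both inclusions follow from Lemma 1. If $q\in S'\setminus S$, then $\mathbb G_S'=\bigoplus_{r\in S}\mathbb Z_r^{(\mathbb N)}$ has no $q$-torsion, so $\mathfrak{FT}_p^{\mathbb G_S}\not\subset\mathfrak{FT}_p^{\mathbb D_q,weak}$ by part 1. Since $\mathbb D_q$ is a quotient of $\mathbb G_{S'}$, we have $\mathfrak{FT}_p^{\mathbb G_{S'}}\subset\mathfrak{FT}_p^{\mathbb G_{S'},weak}\subset\mathfrak{FT}_p^{\mathbb D_q,weak}$. So $\mathfrak{FT}_p^{\mathbb G_S}$ is contained neither in $\mathfrak{FT}_p^{\mathbb G_{S'}}$ nor in $\mathfrak{FT}_p^{\mathbb G_{S'},weak}$; the latter also rules out the weak–weak inclusion, because $\mathfrak{FT}_p^{\mathbb G_S}\subset\mathfrak{FT}_p^{\mathbb G_S,weak}$. Distinct sets $S$ therefore give distinct ideals, the groups $\mathbb G_S$ are compact metrizable, and the case of one-element sets gives the pairwise incomparability. $\square$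

## $p=2$: every group is dominated by the finite ones

From here on $p=2$. Let $\|\cdot\|$ denote either $\|\cdot\|_2$ or $\|\cdot\|_{2,1}$, and let $b_{\mathbb G}$ be the corresponding $b^s_{2,\mathbb G}$ or $b^w_{2,\mathbb G}$. The symbol $F^{\mathbb G}$, or $F$, also denotes the unitary extension $L_2(\mathbb G)\to L_2(\mathbb G')$. For finite $A$ with $|A|=N$ and point masses $\alpha,\beta$ on $A,A'$, Plancherel means $\alpha\beta N=1$; the form carries the factor $\alpha\beta$ and the norms carry $\alpha^{1/2}\beta^{1/2}=N^{-1/2}$, so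
$$b_A(T)=\sup\frac{N^{-1/2}\big|\sum_{a,b}b(a)\langle Tx(a),y(b)\rangle\big|}{\|x\|\,\|y\|}\quad\text{(norms with respect to counting measures)}. \tag{10}$$
We shall prove that $b_{\mathbb G}(T)=\sup_Ab_A(T)$ for every infinite LCA group $\mathbb G$, the supremum being over all finite abelian groups. This is Theorem B. One half is an approximation argument.

**Proposition 6.** $b_{\mathbb G}(T)\le\sup_Ab_A(T)$ for every LCA group $\mathbb G$.

**Step 1: continuous functions suffice.** For scalar $h$, $\|h\|_2$ and $\|h\|_{2,1}$ are at most $(\|h\|_1\|h\|_\infty)^{1/2}$; for $\|h\|_{2,1}$ this is Cauchy–Schwarz on $\int_0^{\|h\|_\infty}\mu(|h|>s)^{1/2}ds$. Every function in $\mathcal B$ is an $L_1$-limit of a uniformly bounded sequence in $C_c$. So elements of $\mathcal B\otimes X$ are limits of elements of $C_c\otimes X$ in $\|\cdot\|_1$ and in $\|\cdot\|$ simultaneously. By (1) we may take $f\in C_c(\mathbb G)\otimes X$ and $g\in C_c(\mathbb G')\otimes Y'$.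

**Step 2: elementary groups suffice.** Let $H\supset\operatorname{supp}f$ be an open compactly generated subgroup. By the structure theorem $H\cong\mathbb R^a\times\mathbb Z^b\times C$ with $C$ compact. Every neighborhood of $0$ in $C$ contains a set $\{c:|k_j(c)-1|<\delta,\ j\le r\}$ with $k_j\in C'$, hence the closed subgroup $K=\bigcap_j\ker k_j$. The dual of $C/K$ is the group generated by $k_1,\dots,k_r$, which is finitely generated, so $C/K\cong\mathbb T^c\times\Phi$ with $\Phi$ finite, and $H/K\cong L:=\mathbb R^a\times\mathbb Z^b\times\mathbb T^c\times\Phi$. Since $f$ is uniformly continuous, replacing $f$ by its average over a sufficiently small such $K$ changes it uniformly by little, with supports in the fixed compact set $\operatorname{supp}f+C$. So the change is small in $\|\cdot\|_1$ and, by Step 1, in $\|\cdot\|$. We may therefore assume $f=\tilde f^\sharp$ with $\tilde f\in C_c(L)\otimes X$. By Lemma 1, $\widehat f=(\widehat{\tilde f})^\flat$ and $\|f\|=\|\tilde f\|$. Integrating first over the cosets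 of $H^\perp$ in $K^\perp$,
$$B^T_{\mathbb G}(f,g)=B^T_L(\tilde f,\tilde g),\qquad\tilde g(\rho(k))=\int_{H^\perp}g(k+h)\,dh\quad(k\in K^\perp),\qquad\tilde g\in C_c(L')\otimes Y'. \tag{11}$$

**Step 3: averaging does not increase the norm of $g$.** We show $\|\tilde g\|\le\|g\|$, so that (11) gives $b_{\mathbb G}\le\sup_Lb_L$. For $\|\cdot\|_2$ this is Cauchy–Schwarz, as $H^\perp$ has mass $1$. For $\|\cdot\|_{2,1}$ consider first an indicator $1_F$. Its average $\theta$ satisfies $0\le\theta\le1$, and by Jensen's inequality $\|\theta\|_{2,1}=\int_0^1\mu(\theta>s)^{1/2}ds\le(\int\theta)^{1/2}\le\mu'(F)^{1/2}$ (here $\mu$ is the measure of $L'$). In general let $F_s=\{\|g\|>s\}$. For each $n$,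
$$\|g\|\le2^{-n}1_{\operatorname{supp}g}+\sum_{j\ge1}2^{-n}1_{F_{j2^{-n}}},$$
a finite sum: where $\|g\|=r>0$, the number of $j\ge1$ with $j2^{-n}<r$ is at least $2^nr-1$. Average this over $H^\perp$, use the triangle inequality of $\|\cdot\|_{2,1}$ and the case of indicators:
$$\|\tilde g\|_{2,1}\le2^{-n}\mu'(\operatorname{supp}g)^{1/2}+\sum_{j\ge1}2^{-n}\mu'(F_{j2^{-n}})^{1/2}\le2^{-n}\mu'(\operatorname{supp}g)^{1/2}+\|g\|_{2,1},$$
since $s\mapsto\mu'(F_s)^{1/2}$ is decreasing. Let $n\to\infty$.

**Step 4: discretization of $L$.** Let $f\in C_c(L)\otimes X$, $g\in C_c(L')\otimes Y'$, with the standard measures. Approximate the factors as follows.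

- $\mathbb R$ by the points $j/n$, $j\in\mathbb Z_{n^2}$ with representatives in $(-n^2/2,n^2/2]$, each of mass $1/n$; the dual $\mathbb R$ likewise by $l/n$. The kernel is $e(jl/n^2)=e(\frac jn\frac ln)$.
- $\mathbb Z$ by $j\in\mathbb Z_n$ with centered representatives, mass $1$, and its dual $\mathbb T$ by $l/n$, mass $1/n$; $\mathbb T$ in the reversed way.
- $\Phi$ is kept.

This gives finite groups $A_n$ with Plancherel-normalized masses, since $\frac1n\cdot\frac1n\cdot n^2=1$ and $1\cdot\frac1n\cdot n=1$. For large $n$ the supports of $f,g$ lie in the boxes covered by the representatives. Then $B^T_{A_n}(f|,g|)$, formed with the restrictions $f|,g|$ to the sample points, is a Riemann sum of the continuous compactly supported function $k(t)\langle Tf(t),g(k)\rangle$ and converges to $B^T_L(f,g)$. The $L_2$-norms converge likewise. For the $L_{2,1}$-norms: for all but countably many $s>0$ the set $\{\|f\|=s\}$ is null, as these sets are disjoint subsets of a set of finite measure. For such $s$ the bounded open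 set $\{\|f\|>s\}$ has null boundary, so its discrete measure converges to its Haar measure. The discrete measures are bounded uniformly in $n$ and $s$, and only $s\le\|f\|_\infty$ matters, so dominated convergence applies to (2). The same holds for $g$. Hence $b_L\le\sup_Ab_A$. $\square$

## Flat copies of a Fourier matrix

For the other half we need to find, in $F^{\mathbb G}$, the Fourier matrix of every finite $A$. Since both $L_2$- and $L_{2,1}$-norms must be reproduced, the copy must be made with functions of constant modulus.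

**Definition 3.** Let $A$ be finite, $|A|=N$, $\varepsilon>0$. A flat $\varepsilon$-embedding of $A$ into $\mathbb G$ consists of unit vectors $v_a\in\mathcal B(\mathbb G)\subset L_2(\mathbb G)$, $a\in A$, with pairwise disjoint supports and $|v_a|\in\{0,\sigma\}$, and unit vectors $w_b\in\mathcal B(\mathbb G')\subset L_2(\mathbb G')$, $b\in A'$, with pairwise disjoint supports and $|w_b|\in\{0,\sigma'\}$, where the constants $\sigma,\sigma'>0$ do not depend on $a,b$, such that
$$\big|(F^{\mathbb G}v_a|w_b)-N^{-1/2}b(a)\big|\le\varepsilon\qquad(a\in A,\ b\in A'). \tag{12}$$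
Here the support is the set where the function is nonzero. Write $A\prec\mathbb G$ if such an embedding exists for every $\varepsilon>0$.

Replacing $(\mu,\mu')$ by $(c\mu,c^{-1}\mu')$ is irrelevant: multiply $v_a$ by $c^{-1/2}$ and $w_b$ by $c^{1/2}$. For finite groups we may similarly use counting measure on both sides together with the unitary Fourier transform $Uh(b)=N^{-1/2}\sum_ah(a)b(a)$. The simplest example is $A$ in itself, with the unit vectors of $\ell_2(A)$ and $\ell_2(A')$: then (12) holds with $\varepsilon=0$.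

**Lemma 7.** $A\prec\mathbb G$ implies $b_A(T)\le b_{\mathbb G}(T)$.

*Proof.* For $x:A\to X$ and $y:A'\to Y'$ put $f=\sigma^{-1}\sum_av_ax(a)$ and $g=\sigma'^{-1}\sum_b\overline{w_b}\,y(b)$. The support of $v_a$ has measure $\sigma^{-2}$, and there $\|f\|=\|x(a)\|$. So $\mu(\|f\|>s)=\sigma^{-2}\#\{a:\|x(a)\|>s\}$, whence $\|f\|=\sigma^{-1}\|x\|$ for both choices of norm; likewise $\|g\|=\sigma'^{-1}\|y\|$. Moreover
$$B^T_{\mathbb G}(f,g)=(\sigma\sigma')^{-1}\sum_{a,b}(Fv_a|w_b)\langle Tx(a),y(b)\rangle .$$
Thus $\big|\sum_{a,b}(Fv_a|w_b)\langle Tx(a),y(b)\rangle\big|\le b_{\mathbb G}(T)\|x\|\|y\|$. Let $\varepsilon\to0$ and compare with (10). $\square$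

So Theorem B follows from Proposition 6, Lemma 7 and the next statement, whose proof occupies the remaining sections.

**Proposition 8.** $A\prec\mathbb G$ for every finite abelian group $A$ and every infinite LCA group $\mathbb G$.

We need five permanence properties.

**(P1) Reflexivity.** $A\prec A$, as just seen.

**(P2) Products.** Flat $\varepsilon_i$-embeddings $(v^i,w^i)$ of $A_i$ into $\mathbb G_i$, $i=1,2$, give the flat $(\varepsilon_1+\varepsilon_2)$-embedding $(v^1_{a_1}\otimes v^2_{a_2},\,w^1_{b_1}\otimes w^2_{b_2})$ of $A_1\times A_2$ into $\mathbb G_1\times\mathbb G_2$. Products of Plancherel pairs are Plancherel pairs, the inner products multiply, and all numbers involved have modulus at most $1$.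

**(P3) Composition.** Let $(v^1_a,w^1_b)$ be a flat $\varepsilon_1$-embedding of $A$ into a finite group $A_1$ (counting measures, unitary transform), and $(v_c,w_{c'})$ a flat $\varepsilon_2$-embedding of $A_1$ into $\mathbb G$. Then $\sum_cv^1_a(c)v_c$ and $\sum_{c'}w^1_b(c')w_{c'}$ form a flat $(\varepsilon_1+|A_1|\varepsilon_2)$-embedding of $A$ into $\mathbb G$. Since the $v_c$ are disjointly supported unit vectors of equal modulus, these sums are flat, normalized and disjoint; the same for the $w$'s. Their inner product is $\sum_{c,c'}v^1_a(c)\overline{w^1_b(c')}(Fv_c|w_{c'})$, and replacing $(Fv_c|w_{c'})$ by $|A_1|^{-1/2}c'(c)$ costs at most $\varepsilon_2\|v^1_a\|_1\|w^1_b\|_1\le\varepsilon_2|A_1|$. After the replacement we have $(Uv^1_a|w^1_b)$.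

**(P4) Subquotients.** If $K\le H\le\mathbb G$ with $K$ compact and $H$ open, each flat $\varepsilon$-embedding $(v_a,w_b)$ into $H/K$ gives the flat $\varepsilon$-embedding $(v_a^\sharp,w_b^\flat)$ into $\mathbb G$, because by Lemma 1 $(F^{\mathbb G}v_a^\sharp|w_b^\flat)=((F^{H/K}v_a)^\flat|w_b^\flat)=(F^{H/K}v_a|w_b)$. So $A\prec H/K$ implies $A\prec\mathbb G$.

**(P5) Duality.** $A\prec\mathbb G$ implies $A'\prec\mathbb G'$. Use $(\overline{w_b})_b$ and $(\overline{v_a})_a$. Since $F^{\mathbb G'}\overline w=\overline{(F^{\mathbb G})^{-1}w}$, we get $(F^{\mathbb G'}\overline{w_b}\,|\,\overline{v_a})=\overline{(F^{-1}w_b|v_a)}=(Fv_a|w_b)$, and $a(b)=b(a)$.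

## Chirps in $\mathbb T$, $\mathbb Z_n$ and $\mathbb R$

How can $\mathbb Z_m$ be copied into $\mathbb T$? The obvious choice, as in Lemma 2(b), is $v_a=m^{1/2}1_{[a/m,(a+1)/m)}$ and $w_b=1_{\{k\}}$ for one $k\equiv b$ modulo $m$. Then $\widehat v_a(k)=m^{-1/2}e(ab/m)\cdot m\int_0^{1/m}e(ks)ds$, and the last factor has modulus $|\sin(\pi k/m)/(\pi k/m)|$. For $m$ even and $b=m/2$ every representative $k\equiv b$ has $|k|\ge m/2$, so this modulus is at most $2/\pi$ for all $m$. A fixed factor is lost and (12) fails. More generally, replace the indicator by $v_a(t)=m^{1/2}h(mt-a)$ with $|h|=1_{[0,1)}$; then $\widehat v_a(k)=m^{-1/2}e(ka/m)\widehat h(k/m)$. All $k\equiv b$ carry the right phase, so $w_b$ may use many of them, but $w_b$ must be flat. What is needed is a function $h$ with $|h|=1_{[0,1)}$ such that $|\widehat h|$ is almost constant on a long interval and carries almost all the mass there. A quadratic phase does this.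

For $\lambda\in\mathbb N$ let $c_\lambda(t)=e^{\pi i\lambda t^2}1_{[0,1)}(t)$ and $d_\lambda(\xi)=\lambda^{-1/2}e^{\pi i/4}e^{-\pi i\xi^2/\lambda}$. Let $\xi=-\lambda s$ with $0\le s\le1$. Completing the square, $\lambda t^2+2t\xi=\lambda(t-s)^2-\xi^2/\lambda$, and substituting $u=\sqrt\lambda(t-s)$,
$$\widehat c_\lambda(\xi)=\int c_\lambda(t)e(t\xi)\,dt=\lambda^{-1/2}e^{-\pi i\xi^2/\lambda}\big(e^{\pi i/4}+R_\lambda(s)\big)=d_\lambda(\xi)\big(1+e^{-\pi i/4}R_\lambda(s)\big), \tag{13}$$
where $R_\lambda(s)=\int_{-\sqrt\lambda s}^{\sqrt\lambda(1-s)}e^{\pi iu^2}du-e^{\pi i/4}$. Since $\int_{-\infty}^\infty e^{\pi iu^2}du=e^{\pi i/4}$, and since $\big|\int_x^\infty e^{\pi iu^2}du\big|\le C\min(1,1/x)$ for $x>0$ (integrate $\frac1{2\pi iu}\,d(e^{\pi iu^2})$ by parts),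
$$|R_\lambda(s)|\le C\min\Big(1,\frac1{\sqrt\lambda\,s}\Big)+C\min\Big(1,\frac1{\sqrt\lambda\,(1-s)}\Big). \tag{14}$$

**Lemma 9.** $\mathbb Z_m\prec\mathbb T$ for every $m\ge1$, with finitely supported $w_b$.

*Proof.* Let $v_a(t)=m^{1/2}c_\lambda(mt-a)$ for $t\in[0,1)$, $a=0,\dots,m-1$, and $w_b(k)=d_\lambda(k/m)$ for those $k\in\{-\lambda m,\dots,-1\}$ with $k\equiv b$ modulo $m$, and zero otherwise. The support of $v_a$ is $[a/m,(a+1)/m)$, and $w_b$ has $\lambda$ nonzero values of modulus $\lambda^{-1/2}$. So these are flat unit vectors with disjoint supports. From $\widehat v_a(k)=m^{-1/2}e(ka/m)\widehat c_\lambda(k/m)$ and (13),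
$$(\widehat v_a|w_b)=m^{-1/2}e(ab/m)\,\frac1\lambda\sum_k\big(1+e^{-\pi i/4}R_\lambda(s_k)\big),\qquad s_k=-\frac k{\lambda m}.$$
There is exactly one $s_k$ in each interval $(\frac{j-1}\lambda,\frac j\lambda]$, $1\le j\le\lambda$. By (14), $\frac1\lambda\sum_k|R_\lambda(s_k)|\le\frac{2C}\lambda\big(1+\sum_{j=1}^\lambda\frac{\sqrt\lambda}j\big)=O(\lambda^{-1/2}(1+\log\lambda))\to0$ as $\lambda\to\infty$. $\square$

This explains why the argument for Theorem A cannot work at $p=2$. Take $f=m^{-1/2}\sum_av_a\otimes e_a$ and $g=\lambda^{1/2}\sum_b\overline{w_b}\otimes e_{-b}$ with $T=\Phi_{\mathbb Z_m}$. Then $\|f\|=1$ on $\mathbb T$ and $\|g\|=1$ on $\{-\lambda m,\dots,-1\}$, so $P=\lambda m=\lambda N$, and $B=\lambda^{1/2}m^{-1/2}\sum_{a,b}(\widehat v_a|w_b)\overline{b(a)}$ has $|B|\ge\lambda^{1/2}m(1-\varepsilon\sqrt m)=(NP)^{1/2}(1-\varepsilon\sqrt m)$. For $p=2$ the bound $(NP)^{1/2}$ alone matters, and chirps almost attain it in the range $P\ge N$ far from $P\approx N$.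

**Lemma 10.** For all $m\ge1$ and $\varepsilon>0$ there is $n_0$ such that $\mathbb Z_m$ has a flat $\varepsilon$-embedding into $\mathbb Z_n$ for all $n\ge n_0$.

*Proof.* The purpose is to sample Lemma 9. Take $v_a=m^{1/2}\theta_a1_{[a/m,(a+1)/m)}$, with $|\theta_a|=1$ and $\theta_a$ uniformly continuous there, and $w_b$ from Lemma 9 with error $\varepsilon/2$. Let $n_1=\lfloor n/m\rfloor$ and let $E_a$ consist of the first $n_1$ integers in $[na/m,n(a+1)/m)$; a half-open interval of length $n/m$ contains at least $n_1$ integers. Put $v_a^{(n)}(j)=n_1^{-1/2}\theta_a(j/n)1_{E_a}(j)$ on $\mathbb Z_n$, and let $w_b^{(n)}$ be $w_b$ transported to $\mathbb Z_n$; for large $n$ the finite union of the supports of the $w_b$ injects modulo $n$. These are flat disjoint unit vectors. For fixed $k$,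
$$n^{-1/2}\sum_jv_a^{(n)}(j)e(jk/n)=\Big(\frac n{n_1}\Big)^{1/2}\frac1n\sum_{j\in E_a}\theta_a(j/n)e(jk/n)\longrightarrow m^{1/2}\int_{a/m}^{(a+1)/m}\theta_a(t)e(kt)\,dt=\widehat v_a(k),$$
because $n/n_1\to m$ and $E_a$ omits a bounded number of integers. Only finitely many $k$ occur, so the inner products converge to $(\widehat v_a|w_b)$. $\square$

**Lemma 11.** For every finite abelian $A$ and $\varepsilon>0$ there is $M_0$ such that $A$ has a flat $\varepsilon$-embedding into $\mathbb Z_M$ for all $M\ge M_0$. Consequently, if $\mathbb Z_M\prec\mathbb G$ for infinitely many $M$, then $A\prec\mathbb G$ for all finite abelian $A$.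

*Proof.* Write $A=\prod_{i\le r}\mathbb Z_{m_i}$. By Lemma 10 and (P2), $A$ has a flat $\varepsilon/2$-embedding into $\prod_i\mathbb Z_{n_i}$ with large pairwise coprime $n_i$. This product is cyclic, isomorphic to $\mathbb Z_L$ with $L=\prod n_i$. Apply Lemma 10 to $\mathbb Z_L$ with error $\varepsilon/(2L)$, and (P3). For the second statement, choose $M\ge M_0$ with $\mathbb Z_M\prec\mathbb G$ and compose by (P3), with error at most $\varepsilon/M$ in the second embedding. $\square$

**Lemma 12.** $\mathbb Z_m\prec\mathbb R$ for every $m\ge1$.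

*Proof.* The purpose is to cut off the periodic functions $v_a$ and to thicken the points of $\mathbb Z$, both flatly. Again a chirp does it. Let $v_a,w_b$ be as in Lemma 9, with $v_a$ extended $1$-periodically. For integers $J>\Lambda$ put
$$u(t)=J^{-1/2}c_\Lambda(t/J),\qquad z(\zeta)=J^{1/2}d_\Lambda(J\zeta)1_{(-\Lambda/J,0)}(\zeta).$$
Both are unit vectors, and $\widehat u(\zeta)=J^{1/2}\widehat c_\Lambda(J\zeta)$. By (13), $(\widehat u|z)=\int_0^1(1+e^{-\pi i/4}R_\Lambda(s))ds\to1$ as $\Lambda\to\infty$, uniformly in $J$, by (14). Hence $\eta_\Lambda:=\|\widehat u-z\|_2\to0$.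

Put $V_a=v_au$ and $g_b=\sum_lw_b(l)z(\cdot-l)$. Then $|V_a|=(m/J)^{1/2}$ on a subset of $[0,J)$ of measure $J/m$, so the $V_a$ are flat disjoint unit vectors. The intervals $(l-\Lambda/J,l)$ are disjoint since $J>\Lambda$, and $|w_b|$ is constant on its support, so the $g_b$ are flat disjoint unit vectors too. With $\check z=F^{-1}z$ we have $\|\check z-u\|_2=\eta_\Lambda$ and $F^{-1}(z(\cdot-l))=e(-l\,\cdot)\check z$. Therefore
$$(FV_a|z(\cdot-l))=(V_a|e(-l\,\cdot)\check z)=\int v_a(t)|u(t)|^2e(lt)\,dt+O(\eta_\Lambda)=\widehat v_a(l)+O(\eta_\Lambda),$$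
because $|u|^2=J^{-1}1_{[0,J)}$ and $v_ae(l\,\cdot)$ is $1$-periodic. Thus $(FV_a|g_b)=(\widehat v_a|w_b)+O(\eta_\Lambda\|w_b\|_1)$. Choose $\lambda$ first, which fixes $v_a,w_b$; then $\Lambda$ large; then $J>\Lambda$. $\square$

## Gauss sums: copying $\mathbb Z_n$ into $\mathbb Z_\ell^m$

The hardest case is an $\mathbb F_\ell$-vector space and $\mathbb Z_n$ with $n$ prime to $\ell$. There are no nontrivial homomorphisms between the two, and by Proposition 4 they do not resonate for $p<2$. The way in is through multiplicative characters of finite fields: these have order dividing $\ell^f-1$, which may be divisible by $n$, and the additive Fourier transform maps them to multiples of their conjugates.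

**Lemma 13.** Let $\ell$ be prime, $n\ge2$, $\gcd(n,\ell)=1$. For each $\varepsilon>0$ there is $m$ such that $\mathbb Z_n$ has a flat $\varepsilon$-embedding into $\mathbb Z_\ell^m$.

**Set-up.** Consider $q=\ell^f$ with $n\mid q-1$ and $\psi_q(x)=e(\mathrm{Tr}(x)/\ell)$ on $\mathbb F_q$. Identify $\mathbb F_q\cong\mathbb F_q'$ by $k\leftrightarrow\psi_q(k\,\cdot)$ and let $U$ be the unitary Fourier transform. For a nontrivial multiplicative character $\theta$, with $\theta(0)=0$, the substitution $x\mapsto x/k$ gives $U\theta=q^{-1/2}g(\theta)\overline\theta$, where $g(\theta)=\sum_x\theta(x)\psi_q(x)$ is the Gauss sum and $|g(\theta)|=\sqrt q$. Fix a prime $\mathfrak P$ over $\ell$ in $\mathbb Q(\zeta_{q-1},\zeta_\ell)$ and let $\omega:\mathbb F_q^*\to\mu_{q-1}\subset\mathbb C$ be the corresponding Teichmüller character, of order $q-1$: the residue field is identified with $\mathbb F_q$, and $\omega(x)$ is the root of unity that reduces to $x$. Put $\nu=\omega^{-(q-1)/n}$, of order $n$. Call a multiplicative character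 $\chi$ admissible if $\chi\nu^s\ne1$ for all $s$. Let $\mathcal G\subset\mathbb T^{\mathbb Z_n}$ be the set of all vectors $\gamma=(q^{-1/2}g(\chi\nu^s))_{s\in\mathbb Z_n}$, over all such $q$ and all admissible $\chi$.

For a small example of a Gauss sum take $q=4$, $\mathbb F_4=\{0,1,w,w^2\}$. The traces of $1,w,w^2$ are $0,1,1$, so for $\theta$ of order $3$ we get $g(\theta)=1-\theta(w)-\theta(w^2)=2=\sqrt4$. For $n=3$ no character of $\mathbb F_4^*$ is admissible, since all are powers of $\nu$; one needs larger $q$.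

**Step 1: products of fields.** The purpose is to compute the Fourier transform on a product in terms of products of vectors in $\mathcal G$. Given data $(q_i,\chi_i,\nu_i)$ with vectors $\gamma^{(i)}\in\mathcal G$, $i\le r$, $q_i=\ell^{f_i}$, let $V=\prod\mathbb F_{q_i}\cong\mathbb Z_\ell^{\sum f_i}$ and $E=\prod\mathbb F_{q_i}^*$. On $E$ let $f=\prod\chi_i(x_i)$, $u=\prod\nu_i(x_i)$ and $h_s=fu^s$; all are zero off $E$. Then $Uh_s=\gamma_s\overline{h_s}$ with $\gamma_s=\prod_i\gamma_s^{(i)}$. The map $u:E\to\mu_n$ is a surjective homomorphism. Let $E_a=\{u=e(a/n)\}$, so $|E_a|=|E|/n=:\rho^2$. From $f1_{E_a}=\frac1n\sum_se(-as/n)h_s$, and $\overline{h_s}=\overline f\,e(-bs/n)$ on $E_b$,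
$$U(f1_{E_a})=\sum_{b\in\mathbb Z_n}\kappa(a+b)\,\overline f\,1_{E_b},\qquad\kappa(c)=\frac1n\sum_s\gamma_se(-cs/n). \tag{15}$$
So the functions $f1_{E_a}$, which are disjoint and flat, are mapped into the span of the disjoint flat functions $\overline f1_{E_b}$, and the matrix depends on $a+b$ only.

**Step 2: the target.** The purpose is to find $\gamma^*$ for which (15) is the Fourier matrix up to unimodular factors. The Fourier kernel can be written through $a+b$ with a quadratic phase. Let $Q(c)=e^{\pi ic(c+n)/n}$. It is $n$-periodic, since $(c+n)(c+2n)-c(c+n)=2n(c+n)$, and $Q(a+b)=Q(a)Q(b)e(ab/n)$. Put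
$$\kappa^*(c)=n^{-1/2}Q(c),\qquad\gamma^*_s=\sum_c\kappa^*(c)e(cs/n),\qquad\text{so that}\quad\kappa^*(c)=\frac1n\sum_s\gamma^*_se(-cs/n).$$
From $Q(c)e(cs/n)=\overline{Q(s)}Q(c+s)$ we get $\gamma^*_s=n^{-1/2}\overline{Q(s)}\sum_cQ(c)$, so $|\gamma^*_s|$ does not depend on $s$. By Parseval $\sum_s|\gamma_s^*|^2=n\sum_c|\kappa^*(c)|^2=n$. Hence $|\gamma^*_s|=1$.

Suppose that some product $\gamma$ as in Step 1 satisfies $|\gamma_s-\zeta\gamma^*_s|\le\varepsilon$ for all $s$, with some $\zeta\in\mathbb T$. Then $|\kappa-\zeta\kappa^*|\le\varepsilon$. Put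
$$v_a=\rho^{-1}\overline{Q(a)}f1_{E_a},\qquad w_b=\rho^{-1}\zeta Q(b)\overline f1_{E_b}.$$
These are flat unit vectors with disjoint supports. By (15), $(Uv_a|w_b)=\overline{\zeta Q(a)Q(b)}\,\kappa(a+b)$, and this is within $\varepsilon$ of $\overline{Q(a)Q(b)}\,n^{-1/2}Q(a+b)=n^{-1/2}e(ab/n)$. So it suffices to show that the closure $\mathcal H$ of the multiplicative semigroup generated by $\mathcal G$ meets $\mathbb T\gamma^*$.

**Step 3: reduction of density to a multiplicative relation.** Admissible $\chi$ will be exhibited in Step 5, so $\mathcal G\ne\emptyset$. A nonempty closed subsemigroup $\mathcal S$ of a compact group is a group: given $x\in\mathcal S$ and a neighborhood $W$ of the identity, two of the powers $x^2,x^4,x^6,\dots$ lie so close together that $x^{j}\in W$ for some $j\ge2$; then $x^{j-1}\in x^{-1}W$, so $x^{-1}\in\mathcal S$. Hence $\mathcal H$ and $\mathbb T\mathcal H$, with $\mathbb T$ acting by scalars, are closed subgroups of $\mathbb T^{\mathbb Z_n}$. If $\mathbb T\mathcal H\ne\mathbb T^{\mathbb Z_n}$,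 some nontrivial character of $\mathbb T^{\mathbb Z_n}$ is trivial on $\mathbb T\mathcal H$: there is $0\ne(m_s)\in\mathbb Z^{\mathbb Z_n}$ with $\sum_sm_s=0$ (from the scalars) and $\prod_s\gamma_s^{m_s}=1$ on $\mathcal G$. Because $\sum m_s=0$, the factors $q^{-1/2}$ cancel, and
$$\prod_sg(\chi\nu^s)^{m_s}=1\quad\text{for all }q\text{ as above and all admissible }\chi. \tag{16}$$
We have to refute (16).

**Step 4: valuations of Gauss sums.** The purpose is to turn (16) into an additive statement. By Stickelberger's theorem (Washington, *Introduction to Cyclotomic Fields*, Sec. 6.2), for $0\le a<q-1$ the order $\mathrm{ord}_{\mathfrak P}\,g(\omega^{-a})$ is the sum $S(a)$ of the base-$\ell$ digits $a_0,\dots,a_{f-1}$ of $a$. In the example $q=4$: $S(1)=S(2)=1$, and $g=2$ has order $1$ at the prime $2$ of $\mathbb Q(\zeta_3)$.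

The residues of $\ell^ia$ modulo $q-1$ in $[0,q-1)$, $0\le i<f$, are the cyclic shifts of the digit string. Each digit takes each position once, so they add up to $S(a)(1+\ell+\dots+\ell^{f-1})=S(a)\frac{q-1}{\ell-1}$. Hence
$$S(a)=(\ell-1)\sum_{i=0}^{f-1}\Big\{\frac{\ell^ia}{q-1}\Big\}, \tag{17}$$
where $\{\cdot\}$ is the fractional part, and the right side depends only on $a$ modulo $q-1$. Write $\chi=\omega^{-a}$, $x=a/(q-1)$. Then $\chi\nu^s=\omega^{-(a+s(q-1)/n)}$. Taking $\mathrm{ord}_{\mathfrak P}$ in (16) and using (17),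
$$\sum_{i<f}\sum_sm_s\big\{\ell^i(x+s/n)\big\}=0. \tag{18}$$

**Step 5: two characters near a jump.** The fractional part jumps at integers, and we place $x$ on both sides of such a jump for one index. Pick $s_0$ with $m_{s_0}\ne0$, and use $x_\pm=-\frac{s_0}n\pm\frac1{q-1}\in\frac1{q-1}\mathbb Z$. If $q-1>n$, the corresponding $\chi$ are admissible: $\chi\nu^s=1$ would mean $\frac{s-s_0}n\pm\frac1{q-1}\in\mathbb Z$, which forces $(q-1)\mid n$. Put $\delta_i=\ell^i/(q-1)$, so $\ell^i(x_\pm+\frac sn)=\frac{\ell^i(s-s_0)}n\pm\delta_i$. First let $\delta_i<1/n$.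

- If $s\ne s_0$, then $\ell^i(s-s_0)/n$ has distance at least $1/n$ from $\mathbb Z$, since $\gcd(\ell,n)=1$. So the fractional parts for $x_+$ and $x_-$ differ by $2\delta_i$.
- If $s=s_0$, they differ by $\delta_i-(1-\delta_i)=2\delta_i-1$.

For such $i$ the inner sums in (18) for $x_+$ and $x_-$ differ by $2\delta_i\sum_sm_s-m_{s_0}=-m_{s_0}$. If $\delta_i\ge1/n$, then $\ell^i\ge(q-1)/n\ge\ell^f/(2n)$; at most $\log_\ell(2n)+1$ indices $i<f$ have this property, and for these the inner sums differ by at most $\sum_s|m_s|$. Subtracting the two instances of (18),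
$$0\ge|m_{s_0}|\big(f-\log_\ell(2n)-1\big)-\big(\log_\ell(2n)+1\big)\sum_s|m_s| .$$
This is false for large $f$, and $f$ may be taken to be a large multiple of the order of $\ell$ modulo $n$, so that $n\mid\ell^f-1$. Thus (16) is refuted, $\mathbb T\mathcal H=\mathbb T^{\mathbb Z_n}\ni\gamma^*$, and $\mathcal H$ meets $\mathbb T\gamma^*$. This proves Lemma 13. $\square$

## All infinite LCA groups: proof of Proposition 8 and Theorem B

By the structure theorem, $\mathbb G\cong\mathbb R^d\times\mathbb G_0$ where $\mathbb G_0$ has a compact open subgroup $K$. We find cyclic groups in each case and apply Lemma 11.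

**Case 1: $d\ge1$.** The group $\mathbb R^d$ is the quotient of the open subgroup $\mathbb R^d\times K$ by $K$. By Lemma 12 and (P2), using $\mathbb Z_1\prec\mathbb R$ in the other coordinates, $\mathbb Z_M\prec\mathbb R^d$ for all $M$. By (P4), $\mathbb Z_M\prec\mathbb G$ for all $M$; apply Lemma 11.

**Case 2: $\mathbb G$ infinite compact.** Let $\Gamma=\mathbb G'$, an infinite discrete group. Each subgroup of $\Gamma$ is the dual of a quotient of $\mathbb G$ by a compact subgroup.

If $\Gamma$ has an element of infinite order, $\mathbb T$ is a quotient of $\mathbb G$; use Lemma 9, (P4) and Lemma 11.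

If $\Gamma$ is a torsion group with unbounded orders, $\mathbb Z_M$ is a quotient of $\mathbb G$ for infinitely many $M$; use (P1), (P4) and Lemma 11.

If $\Gamma$ has bounded exponent, then $\Gamma[\ell]$ is infinite for some prime $\ell$. Otherwise all maps $x\mapsto\ell x$, $\ell$ prime, have finite kernels, hence so does every finite composition of them; but $\Gamma$ is killed by a finite product of primes, so $\Gamma$ would be finite. The infinite $\mathbb F_\ell$-vector space $\Gamma[\ell]$ contains copies of $\mathbb Z_\ell^m$ for all $m$, so every $\mathbb Z_\ell^m$ is a quotient of $\mathbb G$. Given $M\ge2$ prime to $\ell$ and $\varepsilon>0$, Lemma 13 provides a flat $\varepsilon$-embedding of $\mathbb Z_M$ into some $\mathbb Z_\ell^m$, and (P4) carries it to $\mathbb G$. So $\mathbb Z_M\prec\mathbb G$ for all $M\ge2$ prime to $\ell$; apply Lemma 11.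

**Case 3: $d=0$ and $K$ infinite.** Apply Case 2 to $K$, and (P4) with $H=K$ and the trivial compact subgroup.

**Case 4: $d=0$ and $K$ finite.** Then $\mathbb G$ is infinite and discrete, so $\mathbb G'$ is infinite and compact. By Case 2, $A'\prec\mathbb G'$ for every finite $A$, and (P5) gives $A\prec\mathbb G$. This proves Proposition 8. $\square$

**Proof of Theorem B.** Let $\mathbb G$ be an infinite LCA group. Proposition 6 gives $b_{\mathbb G}(T)\le\sup_Ab_A(T)$. Proposition 8 and Lemma 7 give $b_A(T)\le b_{\mathbb G}(T)$ for every finite abelian $A$. So $b_{\mathbb G}(T)=\sup_Ab_A(T)$, in the strong and in the weak version, and the right side does not involve $\mathbb G$. In the strong version $b^s_{2,\mathbb G}(T)=\|T|\mathfrak{FT}_2^{\mathbb G}\|$; in the weak version $b^w_{2,\mathbb G}(T)$ is equivalent to the weak ideal norm and is finite exactly on $\mathfrak{FT}_2^{\mathbb G,weak}$. $\square$
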